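\title{An $\ell^1$ limit theorem for Christoffel numbers at the zeros of orthogonal polynomials}

\begin{abstract}
Let $\alpha$ be a positive measure with support $[-1,1]$ and $\alpha'>0$ almost everywhere on $[-1,1]$. Let $p_n$ be its orthonormal polynomials, $x_{kn}$ the zeros of $p_n$ and $\lambda_{kn}$ the Christoffel numbers. We prove the conjecture that
$\sum_{k=1}^n\bigl|\lambda_{kn}p_{n-1}^2(x_{kn})-\frac2n(1-x_{kn}^2)\bigr|\to0$.
The proof follows a Pr\"ufer phase of the pair $(p_n,p_{n-1})$, which gains exactly $\pi$ between consecutive zeros and whose speed at a zero determines the weight there. A lower bound for the speed in measure, together with the count of zeros, makes the phase nearly linear near most zeros. We also prove a local version that allows mass points outside $[-1,1]$, construct a purely singular measure for which the limit relation holds, and show that it has no uniform version.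
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\alpha$ be a positive Borel measure on $\mathbb R$ whose support is compact and infinite, and let $p_0,p_1,\dots$ be its orthonormal polynomials, with positive leading coefficients. They satisfy the recurrence
\begin{equation}\label{eq:rec}
xp_n=a_{n+1}p_{n+1}+b_np_n+a_np_{n-1},\qquad a_n>0,\quad b_n\in\mathbb R,\quad p_{-1}=0 .
\end{equation}
Let $x_{1n},\dots,x_{nn}$ be the zeros of $p_n$, and put
\[
K_n(x)=\sum_{j=0}^{n-1}p_j^2(x),\qquad \lambda_{kn}=\frac1{K_n(x_{kn})} .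
\]
The Christoffel numbers $\lambda_{kn}$ are the weights of Gauss quadrature: $\int q\,d\alpha=\sum_k\lambda_{kn}q(x_{kn})$ for every polynomial $q$ of degree at most $2n-1$. We write $\alpha'$ for the Radon--Nikodym derivative of the absolutely continuous part of $\alpha$ with respect to Lebesgue measure, and $|\cdot|$ for Lebesgue measure. This paper is about the numbers
\[
w_{kn}=\lambda_{kn}\,p_{n-1}^2(x_{kn}),\qquad 1\le k\le n .
\]
Gauss quadrature applied to $q=p_{n-1}^2$ gives $\sum_kw_{kn}=1$, so they form a probability vector carried by the zeros of $p_n$. The number $w_{kn}$ is the share of the last term $p_{n-1}^2$ in the sum $K_n$ at the zero $x_{kn}$, and $a_nw_{kn}$ is the residue of $p_{n-1}/p_n$ at $x_{kn}$ (Lemma~\ref{lem:phase}).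

\begin{example}\label{ex:T}
Let $d\alpha=dx/(\pi\sqrt{1-x^2})$ on $[-1,1]$. With $x=\cos\theta$ we have $p_0=1$ and $p_j=\sqrt2\cos j\theta$ for $j\ge1$, and the zeros of $p_n$ are at $\theta_k=(2k-1)\pi/(2n)$. Here $K_n=1+2\sum_{j=1}^{n-1}\cos^2j\theta=n+\sum_{j=1}^{n-1}\cos2j\theta$. At $\theta_k$ we have $e^{2in\theta_k}=-1$, so $\sum_{j=0}^{n-1}e^{2ij\theta_k}=-2/(e^{2i\theta_k}-1)=ie^{-i\theta_k}/\sin\theta_k$, which has real part $1$. Hence $K_n(x_{kn})=n$. Also $\cos(n-1)\theta_k=\sin n\theta_k\sin\theta_k=\pm\sin\theta_k$. Therefore, for $n\ge2$,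
\[
w_{kn}=\frac2n\sin^2\theta_k=\frac2n\,(1-x_{kn}^2).
\]
\end{example}

This formula survives, on average, for a large class of measures. It is known that if $\operatorname{supp}\alpha=[-1,1]$ and $\alpha'>0$ a.e.\ in $[-1,1]$, then for every $f$ Riemann integrable on $[-1,1]$
\begin{equation}\label{eq:weak}
\lim_{n\to\infty}\sum_{k=1}^nw_{kn}f(x_{kn})=\frac2\pi\int_{-1}^1f(x)\sqrt{1-x^2}\,dx ;
\end{equation}
a proof is included in Section~\ref{sec:weak}. Under the same hypotheses a short interval of length $dx$ near $x$ contains about $n\,dx/(\pi\sqrt{1-x^2})$ zeros (Lemma~\ref{lem:weak}(b)). Dividing the mass $\frac2\pi\sqrt{1-x^2}\,dx$ by this number, one finds that the \emph{average} weight near $x$ is $\frac2n(1-x^2)$. So we put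
\[
v_{kn}=\frac2n\,(1-x_{kn}^2)
\]
and ask whether the individual weights $w_{kn}$ are close to $v_{kn}$. Relation \eqref{eq:weak} cannot decide this: weights alternating between $0$ and $2v_{kn}$ along evenly spaced zeros would have the same weak limit. It has been conjectured that the hypotheses of \eqref{eq:weak} imply convergence in the strong sense $\sum_k|w_{kn}-v_{kn}|\to0$. We prove this.

\begin{theorem}\label{thm:main}
If $\operatorname{supp}\alpha=[-1,1]$ and $\alpha'>0$ a.e.\ in $[-1,1]$, then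
\[
\lim_{n\to\infty}\sum_{k=1}^n\Bigl|\lambda_{kn}p_{n-1}^2(x_{kn})-\frac2n(1-x_{kn}^2)\Bigr|=0 .
\]
\end{theorem}

We write $\alpha\in\mathcal N$ if $\alpha$ has compact infinite support and $a_n\to\frac12$, $b_n\to0$. The only result beyond textbook analysis that the proof of Theorem~\ref{thm:main} uses is the following.

\begin{theorem}[Rakhmanov \cite{Rak}; see also \cite{MNT}]\label{thm:rakh}
If $\operatorname{supp}\alpha=[-1,1]$ and $\alpha'>0$ a.e.\ in $[-1,1]$, then $\alpha\in\mathcal N$.
\end{theorem}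

Once $\alpha\in\mathcal N$, the argument is local, and Theorem~\ref{thm:main} is the case $A=[-1,1]$ of the next statement, in which $\alpha$ may also have mass outside $[-1,1]$.

\begin{theorem}\label{thm:local}
Let $\alpha\in\mathcal N$, and let $A\subset[-1,1]$ be closed with $\alpha'>0$ a.e.\ on $A$. Then $\sum_{x_{kn}\in A}|w_{kn}-v_{kn}|\to0$. If $A=[-1,1]$, the sum over all $k=1,\dots,n$ tends to $0$.
\end{theorem}

By a theorem of Denisov \cite{Den}, the hypotheses of Theorem~\ref{thm:local} with $A=[-1,1]$ hold whenever $\alpha$ has compact support, the set of non-isolated points of $\operatorname{supp}\alpha$ is $[-1,1]$, and $\alpha'>0$ a.e.\ on $[-1,1]$. We do not use this below.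

Two examples mark the limits of Theorem~\ref{thm:main}: its hypothesis on $\alpha'$ is not necessary, and its conclusion cannot be made uniform in $k$.

\begin{theorem}\label{thm:singular}
There is a purely singular measure $\alpha$ with $\operatorname{supp}\alpha=[-1,1]$ for which $\sum_{k=1}^n|w_{kn}-v_{kn}|\to0$.
\end{theorem}

\begin{proposition}\label{prop:nonunif}
The hypotheses of Theorem~\ref{thm:main} do not imply $\max_{|x_{kn}|\le1/2}n\,|w_{kn}-v_{kn}|\to0$.
\end{proposition}

The proof of Theorem~\ref{thm:local} runs as follows. In the variable $\theta=\arccos x$ we attach to $(p_n,p_{n-1})$ an amplitude $D_n$ and a phase $\psi_n$ (Section~\ref{sec:phase}). The phase gains exactly $\pi$ from one zero to the next, and $w_{kn}$ is inversely proportional to its speed $\psi_n'$ at the zero. Section~\ref{sec:criterion} shows that a one-sided hypothesis, $\psi_n'\ge(1-\varepsilon)n$ off a set of small measure, already implies the theorem. Up to a bounded error, $\psi_n'=2\sin^2\theta\,K_n/D_n$, so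 this hypothesis follows from the asymptotics of $D_n$ in measure (Section~\ref{sec:amplitude}) and a lower bound for $K_n$ (Section~\ref{sec:kernel}). Section~\ref{sec:proof} combines the two and records a consequence for the spacing of zeros; Section~\ref{sec:examples} contains the examples.

\section{Jacobi matrices and weak limits}\label{sec:weak}

Replacing $\alpha$ by $c\alpha$ multiplies each $p_j$ by $c^{-1/2}$ and leaves $a_n$, $b_n$, $x_{kn}$, $w_{kn}$ unchanged. We therefore assume $\alpha(\mathbb R)=1$, so that $p_0=1$. We write $x_k,w_k,v_k$ for $x_{kn},w_{kn},v_{kn}$. Throughout, $x=\cos\theta$ with $\theta\in(0,\pi)$, and $x_k=\cos\theta_k$ for those zeros that lie in $(-1,1)$. Put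
\[
s(x)=\frac2\pi\sqrt{1-x^2}\quad(-1\le x\le1),\qquad d\omega=\frac2\pi\sin^2\theta\,d\theta\quad\text{on }[0,\pi];
\]
$\omega$ is the probability measure $s\,dx$ written in the variable $\theta$. We use the following standard facts.

\begin{itemize}
\item[(F1)] The zeros of $p_n$ are real and simple and lie in the interior of the convex hull of $\operatorname{supp}\alpha$. The polynomials $p_n$ and $p_{n-1}$ have no common zero, since \eqref{eq:rec} would propagate it down to $p_0$.
\item[(F2)] Christoffel--Darboux formula: $K_n=a_n(p_n'p_{n-1}-p_np_{n-1}')$.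
\item[(F3)] If $\deg q\le n-1$, then $q(x)^2\le K_n(x)\int q^2\,d\alpha$ for all real $x$. Indeed, write $q=\sum_{j<n}c_jp_j$ and apply the Cauchy--Schwarz inequality.
\item[(F4)] The Jacobi matrix $J$ of $\alpha$ is the symmetric tridiagonal matrix with $J_{jj}=b_j$ and $J_{j-1,j}=a_j$, acting on $\ell^2$ with basis $e_0,e_1,\dots$. It represents multiplication by $x$ on $L^2(\alpha)$ in the basis $(p_j)$. Thus $J$ is bounded and self-adjoint, its spectrum is $\operatorname{supp}\alpha$, and $f(J)_{ij}=\int fp_ip_j\,d\alpha$ for polynomials $f$. Conversely, every bounded Jacobi matrix with $a_j>0$ arises in this way from exactly one probability measure, its spectral measure at $e_0$.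
\item[(F5)] Let $J_*$ be the \emph{free} Jacobi matrix, with $a_j\equiv\frac12$, $b_j\equiv0$. The polynomials $U_j(\cos\theta)=\sin(j+1)\theta/\sin\theta$ are orthonormal for $s\,dx=d\omega$ and satisfy $xU_j=\frac12U_{j+1}+\frac12U_{j-1}$, so $J_*$ is the Jacobi matrix of $s\,dx$ and has spectrum $[-1,1]$. If $\alpha\in\mathcal N$, then $J-J_*$ is tridiagonal with entries tending to $0$, hence compact. By Weyl's theorem, the essential spectrum (the spectrum with the isolated eigenvalues of finite multiplicity removed) is invariant under compact perturbations. So $\operatorname{supp}\alpha\supset[-1,1]$, and every point of $\operatorname{supp}\alpha$ outside $[-1,1]$ is isolated. In particular, for each $c>1$ only finitely many points of $\operatorname{supp}\alpha$ lie outside $[-c,c]$.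
\item[(F6)] If positive measures $\mu_n$ on a compact interval converge weakly to a measure $\mu$ without atoms, then $\mu_n(I)\to\mu(I)$ for every interval $I$.
\end{itemize}

Let $J_n$ be the upper left $n\times n$ block of $J$, with indices $0,\dots,n-1$. By \eqref{eq:rec}, the vector $(p_0(x),\dots,p_{n-1}(x))$ is an eigenvector of $J_n$ with eigenvalue $x$ exactly when $p_n(x)=0$, and its squared norm is $K_n(x)$. So the $x_k$ are the eigenvalues of $J_n$, they lie in $[-\|J\|,\|J\|]$, and $w_k$ is the square of the last coordinate of the $k$th normalized eigenvector. Far from its upper left corner, the matrix $J$ of a measure in $\mathcal N$ looks like the free one, and this determines all the weak limits we need.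

\begin{lemma}\label{lem:weak}
Let $\alpha\in\mathcal N$ and let $f$ be continuous on $\mathbb R$. Then, as $n\to\infty$:
\begin{itemize}
\item[(a)] $\displaystyle\int fp_n^2\,d\alpha\to\frac1\pi\int_0^\pi f(\cos\theta)\,d\theta$ and $\displaystyle\int fp_np_{n-1}\,d\alpha\to\frac1\pi\int_0^\pi f(\cos\theta)\cos\theta\,d\theta$;
\item[(b)] $\displaystyle\frac1n\sum_{k=1}^nf(x_k)\to\frac1\pi\int_0^\pi f(\cos\theta)\,d\theta$;
\item[(c)] $\displaystyle\sum_{k=1}^nw_kf(x_k)\to\int_0^\pi f(\cos\theta)\,d\omega(\theta)$.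
\end{itemize}
\end{lemma}

\begin{proof}
All measures involved live on one compact interval and have total variation at most $1$; for $p_np_{n-1}\,d\alpha$ this is the Cauchy--Schwarz inequality. By the Weierstrass theorem and linearity we may take $f(x)=x^m$. For any tridiagonal matrix $M$, the entry $(M^m)_{il}$ is the sum, over the at most $3^m$ paths $i=i_0,i_1,\dots,i_m=l$ with steps $0,\pm1$, of the products $M_{i_0i_1}\cdots M_{i_{m-1}i_m}$.

(a) The integrals are $(J^m)_{n,n}$ and $(J^m)_{n,n-1}$. For $n>m$ the paths do not feel the boundary at $0$, and they involve only coefficients with indices within $m+1$ of $n$. So these entries converge to the corresponding entries of the $m$th power of the two-sided matrix with $a\equiv\frac12$, $b\equiv0$ on $\ell^2(\mathbb Z)$. Since $\cos\theta\,e^{ij\theta}=\frac12e^{i(j+1)\theta}+\frac12e^{i(j-1)\theta}$, that matrix is multiplication by $\cos\theta$ in the basis $(e^{ij\theta})_{j\in\mathbb Z}$ of $L^2((-\pi,\pi),\frac{d\theta}{2\pi})$. The two entries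 are $\frac1{2\pi}\int_{-\pi}^\pi\cos^m\theta\,d\theta$ and $\frac1{2\pi}\int_{-\pi}^\pi\cos^m\theta\,e^{\pm i\theta}\,d\theta$, which are the stated limits because $\cos^m\theta$ is even.

(b) The left side is $\frac1n\operatorname{tr}J_n^m$. For $j\le n-1-m$ no path from $j$ of length $m$ leaves $\{0,\dots,n-1\}$, so $(J_n^m)_{jj}=(J^m)_{jj}=\int x^mp_j^2\,d\alpha$. The other $m$ diagonal entries are bounded by $\|J\|^m$. The averages of a convergent sequence have the same limit, so (b) follows from (a).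

(c) Expanding $e_{n-1}$ in the normalized eigenvectors of $J_n$ gives $\sum_kw_kx_k^m=(J_n^m)_{n-1,n-1}$. Reverse the order of the indices. Then $J_n$ becomes the Jacobi matrix with diagonal $b_{n-1},b_{n-2},\dots$ and off-diagonal $a_{n-1},a_{n-2},\dots$, and the entry in question is the $(0,0)$ entry of its $m$th power. For $n>m$ it involves only the first $m$ terms of these two lists, so it converges to $(J_*^m)_{00}=\int_{-1}^1x^ms\,dx$.
\end{proof}

With Theorem~\ref{thm:rakh}, part (c) gives \eqref{eq:weak}: a Riemann integrable $f$ lies between two continuous functions whose integrals over $[-1,1]$ differ by less than $\varepsilon$. We need the lemma in the following form. By (b), the positive measures $\sum_k|v_k|\delta_{x_k}=2|1-x^2|\cdot\frac1n\sum_k\delta_{x_k}$ converge weakly to $s\,dx$. All the limit measures are free of atoms, so (F6) yields, for every finite union $U\subset(0,\pi)$ of intervals,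
\begin{equation}\label{eq:counts}
\#\{k:\theta_k\in U\}=\frac{n|U|}\pi+o(n),\qquad\sum_{\theta_k\in U}w_k\to\omega(U),\qquad\sum_{\theta_k\in U}v_k\to\omega(U),
\end{equation}
and, for $0<\delta<\frac\pi2$, counting also the zeros outside $(-1,1)$,
\begin{equation}\label{eq:tail}
\sum_{|x_k|\ge\cos\delta}\bigl(w_k+|v_k|\bigr)\to2\,\omega\bigl([0,\delta]\cup[\pi-\delta,\pi]\bigr).
\end{equation}

\section{Amplitude and phase}\label{sec:phase}

For the free recurrence $y_{m+1}+y_{m-1}=2\cos\theta\,y_m$, a real solution has the form $y_m=R\sin(m\theta+\varphi)/\sin\theta$, and two consecutive terms recover its amplitude and phase through $e^{i\theta}y_m-y_{m-1}=Re^{i(m\theta+\varphi)}$. For general coefficients, \eqref{eq:rec} reads $2a_{n+1}p_{n+1}=2\cos\theta\,p_n-2b_np_n-2a_np_{n-1}$, so the natural pair is $(p_n,2a_np_{n-1})$. For $n\ge1$ and $\theta\in(0,\pi)$, with all polynomials evaluated at $x=\cos\theta$, define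
\begin{equation}\label{eq:Phi}
\Phi_n=e^{i\theta}p_n-2a_np_{n-1},\qquad D_n=|\Phi_n|^2=p_n^2-4a_nx\,p_np_{n-1}+4a_n^2p_{n-1}^2 .
\end{equation}
If $\Phi_n(\theta)=0$, the imaginary part gives $p_n=0$ and then the real part gives $p_{n-1}=0$, contrary to (F1). So $D_n>0$ on $(-1,1)$, and there is a smooth real function $\psi_n$ on $(0,\pi)$, unique up to a multiple of $2\pi$, with $\Phi_n=\sqrt{D_n}\,e^{i\psi_n}$. This is the Pr\"ufer phase. Finally put
\[
\kappa_n=\frac{2\sin^2\theta\,K_n}{D_n},\qquad r_n=\frac{2a_np_{n-1}}{p_n}.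
\]
The next lemma holds for every measure $\alpha$ with compact infinite support.

\begin{lemma}\label{lem:phase}
For $n\ge1$ and $\theta\in(0,\pi)$:
\begin{itemize}
\item[(i)] $\sin\theta\,p_n=\sqrt{D_n}\sin\psi_n$, and $r_n=\cos\theta-\sin\theta\cot\psi_n$ where $p_n\ne0$.
\item[(ii)] $|\psi_n'-\kappa_n|\le1/\sin\theta$.
\item[(iii)] $\psi_n\in\pi\mathbb Z$ exactly at the $\theta_k$, and
$\displaystyle\psi_n'(\theta_k)=\frac{\sin^2\theta_k}{2a_n^2w_k}>0$.
\item[(iv)] Between consecutive $\theta_k$ the phase increases by exactly $\pi$. If $[c,d]\subset(0,\pi)$ and $(c,d)$ contains $M$ of the $\theta_k$, then $\psi_n(d)-\psi_n(c)\le\pi(M+1)$.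
\item[(v)] $\displaystyle r_n(x)=2a_n^2\sum_{k=1}^n\frac{w_k}{x-x_k}$.
\end{itemize}
\end{lemma}

\begin{proof}
Write $p=p_n$, $q=p_{n-1}$, $a=a_n$, and $\Phi_n=X+iY$ with $X=\cos\theta\,p-2aq$, $Y=\sin\theta\,p$. Then $Y=\sqrt{D_n}\sin\psi_n$, and $\cot\psi_n=X/Y=(\cos\theta-r_n)/\sin\theta$, which is (i).

Since $\frac d{d\theta}=-\sin\theta\frac d{dx}$, we have $Y_\theta=\cos\theta\,p-\sin^2\theta\,p'$ and $X_\theta=-\sin\theta\,(p+\cos\theta\,p'-2aq')$. In $XY_\theta-YX_\theta$ the terms $\pm\cos\theta\sin^2\theta\,pp'$ cancel, and by (F2)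
\begin{equation}\label{eq:speed}
D_n\psi_n'=XY_\theta-YX_\theta=p^2-2a\cos\theta\,pq+2a\sin^2\theta\,(p'q-pq')=p\,(p-2a\cos\theta\,q)+2\sin^2\theta\,K_n .
\end{equation}
Now $|p|\le\sqrt{D_n}/\sin\theta$ by (i), and $|p-2a\cos\theta\,q|=|\operatorname{Re}(e^{-i\theta}\Phi_n)|\le\sqrt{D_n}$. This gives (ii). The first claim of (iii) follows from (i). At $\theta_k$ we have $p=0$ and $D_n=4a^2q^2$, so \eqref{eq:speed} gives $\psi_n'=2\sin^2\theta_k\,K_n/(4a^2q^2)=\sin^2\theta_k/(2a^2w_k)$.

For (iv), let $\theta_k<\theta_l$ be consecutive and $\psi_n(\theta_k)=m\pi$. On $(\theta_k,\theta_l)$ the phase avoids $\pi\mathbb Z$ and starts upward from $m\pi$, so it stays in $(m\pi,(m+1)\pi)$. It cannot return to $m\pi$ at $\theta_l$ from above, because $\psi_n'(\theta_l)>0$. So $\psi_n(\theta_l)=(m+1)\pi$. The $M$ zeros cut $[c,d]$ into $M+1$ pieces, on each of which $\psi_n$ stays in an interval of length $\pi$.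

For (v), the zeros are simple and $\deg q<\deg p$, so $q/p=\sum_k\frac{q(x_k)}{p'(x_k)}\frac1{x-x_k}$. By (F2), $K_n(x_k)=ap'(x_k)q(x_k)$, hence $q(x_k)/p'(x_k)=aq(x_k)^2/K_n(x_k)=aw_k$.
\end{proof}

\begin{example}\label{ex:phase}
For the measure of Example~\ref{ex:T} and $n\ge2$ we have $a_n=\frac12$ and
\[
\Phi_n=\sqrt2\,\bigl(e^{i\theta}\cos n\theta-\cos(n-1)\theta\bigr)=\sqrt2\sin\theta\,(i\cos n\theta-\sin n\theta)=\sqrt2\sin\theta\,e^{i(n\theta+\pi/2)} .
\]
So $\psi_n=n\theta+\frac\pi2$ is exactly linear with speed $n$, and Lemma~\ref{lem:phase}(iii) gives $w_k=\frac2n\sin^2\theta_k$ again. The amplitude is $D_n=2\sin^2\theta$; with $\alpha'=1/(\pi\sin\theta)$ this means $D_n\alpha'=s$. For $d\alpha=s\,dx$ we have $p_n=U_n$, $\Phi_n=e^{i(n+1)\theta}$, $D_n=1$, so again $D_n\alpha'=s$. Now $\psi_n'=n+1$ and $w_k=\frac2{n+1}\sin^2\theta_k$, so $v_k-w_k=w_k/n$ and $\sum_k|w_k-v_k|=\frac1n$.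
\end{example}

When $2a_n^2\to\frac12$, Lemma~\ref{lem:phase}(iii) says $w_k\approx2\sin^2\theta_k/\psi_n'(\theta_k)$. Theorem~\ref{thm:main} therefore asserts, in effect, that the phase crosses most zeros at speed close to $n$.

\section{From the speed of the phase to the weights}\label{sec:criterion}

The aim of this section is the following criterion. Its hypothesis is only a lower bound for the speed, and only in measure.

\begin{proposition}\label{prop:criterion}
Let $\alpha\in\mathcal N$, let $A\subset[-1,1]$ be closed, and suppose that for every $\varepsilon>0$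
\begin{equation}\label{eq:S}
\bigl|\{\theta\in(0,\pi):\cos\theta\in A,\ \kappa_n(\theta)<(1-\varepsilon)n\}\bigr|\to0 .
\end{equation}
Then $\sum_{x_k\in A}|w_k-v_k|\to0$. If $A=[-1,1]$, the sum over all $k=1,\dots,n$ tends to $0$.
\end{proposition}

A one-sided bound suffices because of the identity $|t|=t+2(-t)_+$, as in Scheff\'e's argument: if the sum of some numbers is small and their negative parts are small, then the numbers are small in $\ell^1$. We use this twice. The first use turns \eqref{eq:S} into an $L^1$ estimate, the total increase of the phase being fixed by the number of zeros.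

\begin{lemma}\label{lem:L1}
Let $\alpha\in\mathcal N$, let $\Gamma\subset(0,\pi)$ be compact with $|\{\theta\in\Gamma:\kappa_n<(1-\varepsilon)n\}|\to0$ for every $\varepsilon>0$, and let $V\supset\Gamma$ be a finite union of open intervals with $\overline V\subset(0,\pi)$. Then
\[
\limsup_{n\to\infty}\frac1n\int_V|\psi_n'-n|\,d\theta\le2|V\setminus\Gamma| .
\]
\end{lemma}

\begin{proof}
On $V$ the function $1/\sin\theta$ is bounded, so $\int_V|\psi_n'-\kappa_n|=O(1)$ by Lemma~\ref{lem:phase}(ii), and it suffices to estimate $\int_V|\kappa_n/n-1|$. If $V$ has $\ell$ components, Lemma~\ref{lem:phase}(iv) and \eqref{eq:counts} give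
\[
\int_V\kappa_n\le\int_V\psi_n'+O(1)\le\pi\,\#\{k:\theta_k\in V\}+\pi\ell+O(1)=n|V|+o(n).
\]
Since $\kappa_n\ge0$, we have $0\le(1-\kappa_n/n)_+\le1$. Hence
\[
\int_V\Bigl|\frac{\kappa_n}n-1\Bigr|=\int_V\Bigl(\frac{\kappa_n}n-1\Bigr)+2\int_V\Bigl(1-\frac{\kappa_n}n\Bigr)_+\le o(1)+2|V\setminus\Gamma|+2\int_\Gamma\Bigl(1-\frac{\kappa_n}n\Bigr)_+ .
\]
The last integral is at most $\pi\varepsilon+|\{\theta\in\Gamma:\kappa_n<(1-\varepsilon)n\}|$ for every $\varepsilon>0$, so it tends to $0$.
\end{proof}

An $L^1$ bound says nothing, by itself, about the values of $\psi_n'$ at the $n$ points $\theta_k$: a spike of height $10n$ and width $10^{-3}/n$ at every zero would cost only about $n/100$ in $L^1$, and would make every weight ten times too small. What excludes this is the partial fraction expansion in Lemma~\ref{lem:phase}(v), whose residues are all positive. Near $x_k$ the function $r_n$ is the pole term plus a decreasing function. If the phase moves little across a window around $\theta_k$, then $\cot\psi_n$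 is large with opposite signs at the two ends, so $r_n$ is much larger at the right end (in $x$) than at the left end. The decreasing part cannot contribute to such a rise, so the residue $w_k$ must be large enough to produce it. The result is a version of Lemma~\ref{lem:phase}(iii), as an inequality, with the derivative replaced by increments.

\begin{lemma}\label{lem:window}
Let $h>0$ and $0<\beta<\frac\pi2$. Suppose that $[\theta_k-h,\theta_k+h]\subset(0,\pi)$ contains no $\theta_j$ with $j\ne k$, and that $|\psi_n(\theta_k\pm h)-\psi_n(\theta_k)|\le\beta$. Then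
\[
2a_n^2w_k\ge h\cot\beta\,\cos h\,\Bigl(\sin^2\theta_k-\frac{h^2}4\Bigr).
\]
\end{lemma}

\begin{proof}
Put $\theta^\pm=\theta_k\pm h$ and $x^\pm=\cos\theta^\pm$, so that $x^+<x_k<x^-$; note $h<\frac\pi2$. The phase lies in $\pi\mathbb Z$ at $\theta_k$, is increasing there, and avoids $\pi\mathbb Z$ elsewhere in the window. So $\psi_n(\theta^+)-\psi_n(\theta_k)$ and $\psi_n(\theta_k)-\psi_n(\theta^-)$ lie in $(0,\beta]$. As $\cot$ is odd, $\pi$-periodic and decreasing on $(0,\pi)$, we get $\cot\psi_n(\theta^+)\ge\cot\beta$ and $-\cot\psi_n(\theta^-)\ge\cot\beta$. By Lemma~\ref{lem:phase}(i) and $x^->x^+$,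
\[
r_n(x^-)-r_n(x^+)\ge(\sin\theta^-+\sin\theta^+)\cot\beta=2\sin\theta_k\cos h\cot\beta .
\]
By Lemma~\ref{lem:phase}(v), the function $r_n(x)-2a_n^2w_k/(x-x_k)=2a_n^2\sum_{j\ne k}w_j/(x-x_j)$ is nonincreasing on $[x^+,x^-]$, which contains no $x_j$ with $j\ne k$. Comparing its values at $x^-$ and $x^+$,
\[
r_n(x^-)-r_n(x^+)\le2a_n^2w_k\Bigl(\frac1{x^--x_k}+\frac1{x_k-x^+}\Bigr).
\]
Here $x^--x_k=2\sin(\theta_k-\frac h2)\sin\frac h2$ and $x_k-x^+=2\sin(\theta_k+\frac h2)\sin\frac h2$. Since $\sin(\theta_k+\frac h2)+\sin(\theta_k-\frac h2)=2\sin\theta_k\cos\frac h2$ and $\sin(\theta_k+\frac h2)\sin(\theta_k-\frac h2)=\sin^2\theta_k-\sin^2\frac h2>0$, the bracket equals $\sin\theta_k\cot\frac h2\,/(\sin^2\theta_k-\sin^2\frac h2)$. Combining the two displays,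
\[
2a_n^2w_k\ge2\tan\tfrac h2\,\cot\beta\,\cos h\,\bigl(\sin^2\theta_k-\sin^2\tfrac h2\bigr),
\]
and it remains to use $\tan\frac h2\ge\frac h2\ge\sin\frac h2$.
\end{proof}

In the first case of Example~\ref{ex:phase}, take $h=\tau/n$ with $0<\tau<\frac\pi2$. The phase is linear, so $\beta=\tau$ is admissible at every zero, and the lemma gives $nw_k\ge2\tau\cot\tau\cos h\,(\sin^2\theta_k-h^2/4)$, against the true value $2\sin^2\theta_k$. The loss is the factor $\tau\cot\tau$, which tends to $1$ as $\tau\to0$. In general we use windows of the same size at those zeros where the phase is nearly linear, and Lemma~\ref{lem:L1} shows that these are most zeros. A lower bound for most $w_k$ is enough, by the second use of Scheff\'e's argument.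

\begin{proof}[Proof of Proposition~\ref{prop:criterion}]
Fix $\delta\in(0,\frac\pi2)$ and let $\Gamma=\{\theta\in[\delta,\pi-\delta]:\cos\theta\in A\}$, a compact set. We first show $\sum_{\theta_k\in\Gamma}|w_k-v_k|\to0$, and may assume $\Gamma\ne\emptyset$. Fix $\tau\in(0,\frac14)$ and $\varepsilon\in(0,1)$. By outer regularity and compactness there are finite unions $U,V$ of open intervals with $\Gamma\subset U$, $\overline U\subset V$, $\overline V\subset(0,\pi)$ and $|V\setminus\Gamma|<\varepsilon$. Let $n$ be so large that $2\tau/n<\operatorname{dist}(U,\mathbb R\setminus V)$ and, by Lemma~\ref{lem:L1},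
\begin{equation}\label{eq:budget}
\int_V|\psi_n'-n|\,d\theta\le3\varepsilon n .
\end{equation}

\emph{Good zeros.} Put $h=\tau/n$. Call $\theta_k\in U$ \emph{isolated} if no other $\theta_j$ lies at distance less than $2h$ from it. A non-isolated $\theta_k\in U$ is an endpoint of a gap between consecutive zeros that has length less than $2h$ and lies in $V$. Over such a gap $\int\psi_n'=\pi$ and $\int n<2\tau$, so $\int|\psi_n'-n|\ge\pi-2\tau\ge1$. Gaps do not overlap and each has two endpoints, so by \eqref{eq:budget} at most $6\varepsilon n$ of the $\theta_k\in U$ are non-isolated. For the isolated ones, the windows $I_k=[\theta_k-h,\theta_k+h]\subset V$ have disjoint interiors, so at most $3\varepsilon n/\tau^2$ of them satisfy $\int_{I_k}|\psi_n'-n|>\tau^2$. Call the remaining $\theta_k\in U$ \emph{good}. All but $(6+3\tau^{-2})\varepsilon n$ of the $\theta_k\in U$ are good.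

\emph{Lower bound at good zeros.} If $\theta_k$ is good, then $I_k$ contains no other zero and $|\psi_n(\theta_k\pm h)-\psi_n(\theta_k)|\le nh+\tau^2=\tau+\tau^2<\frac\pi2$. Lemma~\ref{lem:window} gives
\[
nw_k\ge\tau\cot(\tau+\tau^2)\,\frac{\cos h}{2a_n^2}\Bigl(\sin^2\theta_k-\frac{h^2}4\Bigr)=2\tau\cot(\tau+\tau^2)\sin^2\theta_k-o(1),
\]
uniformly in $k$, because $h\to0$ and $2a_n^2\to\frac12$. Put $\vartheta(\tau)=1-\tau\cot(\tau+\tau^2)$. Then $\vartheta(\tau)>0$ since $\cot y<1/y$ on $(0,\frac\pi2)$, and $\vartheta(\tau)\to0$ as $\tau\to0$. As $nv_k=2\sin^2\theta_k\le2$, we obtain $(v_k-w_k)_+\le\frac2n(\vartheta(\tau)+o(1))$ for good $\theta_k$, uniformly.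

\emph{Summation.} For every $\theta_k\in U$ we have $(v_k-w_k)_+\le v_k\le\frac2n$, and there are at most $n$ good zeros. Hence $\sum_{\theta_k\in U}(v_k-w_k)_+\le2\vartheta(\tau)+2(6+3\tau^{-2})\varepsilon+o(1)$. By \eqref{eq:counts}, $\sum_{\theta_k\in U}(w_k-v_k)\to0$. So $|t|=t+2(-t)_+$ gives
\[
\limsup_n\sum_{\theta_k\in\Gamma}|w_k-v_k|\le\limsup_n\sum_{\theta_k\in U}|w_k-v_k|\le4\vartheta(\tau)+4(6+3\tau^{-2})\varepsilon .
\]
The left side depends on neither $\tau$ nor $\varepsilon$. Letting $\varepsilon\to0$ and then $\tau\to0$ shows that it is $0$.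

\emph{The remaining zeros.} A zero $x_k\in A$ that is not of the form $\cos\theta$ with $\theta\in\Gamma$ has $|x_k|\ge\cos\delta$. If $A=[-1,1]$, the same holds for every zero of $p_n$, inside $[-1,1]$ or not, that is not of this form. By \eqref{eq:tail} these zeros contribute at most $2\omega([0,\delta]\cup[\pi-\delta,\pi])+o(1)$. Let $\delta\to0$.
\end{proof}

\section{The amplitude}\label{sec:amplitude}

To verify \eqref{eq:S} we need an upper bound for $D_n$ and a lower bound for $K_n$. In both cases of Example~\ref{ex:phase} we found $D_n\alpha'=s$. We show that this holds asymptotically, in measure, wherever $\alpha'>0$. The proof plays two weak limits against each other, one for $D_n$ and one for $1/D_n$.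

The first comes from Lemma~\ref{lem:weak}(a). For the second, let $J^{[n]}$ be the Jacobi matrix with parameters $a_1,\dots,a_n$ and $b_0,\dots,b_{n-1}$, continued by $a_j=\frac12$ for $j>n$ and $b_j=0$ for $j\ge n$. Its orthonormal polynomials agree with $p_j$ for $j\le n$ and then continue the pair $(2a_np_{n-1},p_n)$ by the free recurrence, so for $j\ge n$ they equal $\sqrt{D_n}\sin(\psi_n+(j-n)\theta)/\sin\theta$. They oscillate with amplitude $\sqrt{D_n}$ times that of $U_j$, which suggests that the spectral measure of $J^{[n]}$ has density $s/D_n$.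

\begin{lemma}\label{lem:twolimits}
Let $\alpha\in\mathcal N$, and let $f$ be continuous with compact support in $(-1,1)$. Then
\[
\text{\rm(a)}\quad\int fD_n\,d\alpha\to\int_{-1}^1fs\,dx,\qquad\qquad\text{\rm(b)}\quad\int_{-1}^1\frac{fs}{D_n}\,dx\to\int f\,d\alpha .
\]
\end{lemma}

\begin{proof}
(a) Insert \eqref{eq:Phi} and apply Lemma~\ref{lem:weak}(a) to $f$ and $xf$, with $4a_n\to2$ and $4a_n^2\to1$. The limit is $\frac1\pi\int_0^\pi f(\cos\theta)(1-2\cos^2\theta+1)\,d\theta=\int f(\cos\theta)\,d\omega=\int fs\,dx$.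

(b) Let $\nu_n$ be the spectral measure of $J^{[n]}$ at $e_0$. A path of length $m\le2n$ from $0$ to $0$ either stays below $n$ or goes straight up to $n$ and straight back. So $\int x^m\,d\nu_n=((J^{[n]})^m)_{00}$ involves only $a_1,\dots,a_n$, $b_0,\dots,b_{n-1}$ and equals $(J^m)_{00}=\int x^m\,d\alpha$. The norms $\|J^{[n]}\|$ are bounded, so the $\nu_n$ live on one compact interval, and convergence of moments gives $\nu_n\to\alpha$ weakly. It remains to show, for fixed $n$, that the restriction of $\nu_n$ to $(-1,1)$ is $(s/D_n)\,dx$; then $\int fs/D_n\,dx=\int f\,d\nu_n\to\int f\,d\alpha$.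

The map $\zeta\mapsto z=\frac12(\zeta+\zeta^{-1})$ is a homeomorphism of $\{0<|\zeta|\le1,\ \operatorname{Im}\zeta\le0\}$ onto the closed upper half plane, and it sends $e^{-i\theta}$ to $\cos\theta$. Let $\operatorname{Im}z>0$ and write $\zeta=\rho e^{-i\phi}$ with $0<\rho<1$, $0<\phi<\pi$; then $\operatorname{Im}z=(1-\rho^2)\sin\phi/(2\rho)$. Let $u=(z-J^{[n]})^{-1}e_0\in\ell^2$. We read the equation $(z-J^{[n]})u=e_0$ row by row. Rows $j\ge n+1$ say $u_{j+1}+u_{j-1}=2zu_j$, whose solutions are combinations of $\zeta^j$ and $\zeta^{-j}$; as $u\in\ell^2$, we get $u_j=c\zeta^j$ for $j\ge n$. Row $n$ gives $a_nu_{n-1}=zc\zeta^n-\frac12c\zeta^{n+1}=\frac12c\zeta^{n-1}$. To find $c$, multiply row $j$ by $p_j(z)$ for $j<n$, replace $zp_j(z)$ using \eqref{eq:rec}, and put $W_j=a_j(p_ju_{j-1}-p_{j-1}u_j)$, $W_0=0$. Row $j$ contributes $W_{j+1}-W_j$, and the right sides sum to $p_0=1$. Thus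
\[
1=W_n=a_n(p_nu_{n-1}-p_{n-1}u_n)=\tfrac12\,c\,\zeta^n\bigl(\zeta^{-1}p_n(z)-2a_np_{n-1}(z)\bigr).
\]
Now let $z=x+iy$ with $x=\cos\theta$ in a compact subset of $(-1,1)$ and $y\downarrow0$; all limits and bounds below are uniform on such a set. Then $\zeta\to e^{-i\theta}$, so the bracket tends to $\Phi_n(\theta)\ne0$ and $|c|^2\to4/D_n$. Hence $u_n$ and $u_{n-1}$ stay bounded, and so do $u_{n-2},\dots,u_0$, by the rows $a_ju_{j-1}=(z-b_j)u_j-a_{j+1}u_{j+1}$ for $j=n-1,\dots,1$. By the spectral theorem $\|u\|^2=\int|z-t|^{-2}d\nu_n(t)$, and therefore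
\[
\int\frac{y\,d\nu_n(t)}{(x-t)^2+y^2}=y\sum_{j<n}|u_j|^2+\frac{(1-\rho^2)\sin\phi}{2\rho}\cdot\frac{|c|^2\rho^{2n}}{1-\rho^2}\ \longrightarrow\ \frac{\sin\theta}2\cdot\frac4{D_n}=\pi\,\frac{s(x)}{D_n(x)} .
\]
The left side divided by $\pi$ is the Poisson integral of $\nu_n$, which converges weakly to $\nu_n$ as $y\downarrow0$ (Stieltjes inversion). So $\nu_n=(s/D_n)\,dx$ on $(-1,1)$.
\end{proof}

Put
\[
h_n=\frac{D_n\,\alpha'}s\quad\text{on }(-1,1),\qquad E=\{x\in(-1,1):\alpha'(x)>0\}.
\]
The mechanism is visible when $\alpha=\gamma s\,dx$ on an interval $I\subset(-1,1)$, with a constant $\gamma>0$. For $f\ge0$ supported in $I$, part (a) says $\int fsh_n\to\int fs$. Since $s/D_n=\alpha'/h_n=\gamma s/h_n$, part (b) says $\int fs/h_n\to\int fs$. Adding, $\int fs\,(h_n+h_n^{-1}-2)\to0$, and $h+h^{-1}-2=(h-1)^2/h$ forces $h_n\to1$ in measure. In general $\alpha'/s$ is only measurable, so we approximate it by a continuous function $g$, which can be absorbed into the test function in (a). And the limit in (b)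 contains the singular part of $\alpha$, so we choose $f$ to vanish where most of it sits.

\begin{proposition}\label{prop:amp}
Let $\alpha\in\mathcal N$. Then $h_n\to1$ in Lebesgue measure on $E$.
\end{proposition}

\begin{proof}
Fix $\delta,c,\varepsilon\in(0,1)$, put $I=[-1+\delta,1-\delta]$, and let $\alpha_s$ be the singular part of $\alpha$. By inner regularity there is a compact Lebesgue-null set $F\subset(-1,1)$ with $\alpha_s((-1,1)\setminus F)<\varepsilon$. Let $O\supset F$ be open with $|O|<\varepsilon$. The compact sets $F$ and $I\setminus O$ are disjoint, so there is a continuous $f:\mathbb R\to[0,1]$ with compact support in $(-1,1)$, $f=0$ on $F$ and $f=1$ on $I\setminus O$. Then $\int f\,d\alpha\le\int f\alpha'\,dx+\varepsilon$. Approximate $\alpha'$ in $L^1$ by a continuous function $G\ge0$ and put $g=G/s$; this gives a continuous $g\ge0$ on $(-1,1)$ with $\int_{\operatorname{supp}f}|\alpha'-gs|\,dx<\varepsilon$. Expanding the square and using $\alpha'\,dx\le d\alpha$,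
\[
Q_n:=\int f\Bigl(\sqrt{s/D_n}-\sqrt{gD_n\alpha'}\Bigr)^2dx\le\int\frac{fs}{D_n}\,dx+\int fgD_n\,d\alpha-2\int f\sqrt{gs\alpha'}\,dx .
\]
The cross term does not depend on $n$. By Lemma~\ref{lem:twolimits}, with (a) applied to $fg$, and by $(\sqrt y-\sqrt t)^2\le|y-t|$,
\[
\limsup_nQ_n\le\int f\,d\alpha+\int fgs\,dx-2\int f\sqrt{gs\alpha'}\,dx\le\varepsilon+\int f\bigl(\sqrt{\alpha'}-\sqrt{gs}\bigr)^2dx\le2\varepsilon .
\]
Let $n$ be so large that $Q_n\le3\varepsilon$. On $E$ we have $s/D_n=\alpha'/h_n$ and $gD_n\alpha'=gs\,h_n$. By Chebyshev's inequality, all $x\in I\cap\{\alpha'\ge c\}$ outside a set of measure at most $\varepsilon+\sqrt\varepsilon+3\sqrt\varepsilon$ satisfy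
\[
f(x)=1,\qquad|\alpha'-gs|\le\sqrt\varepsilon,\qquad\bigl|\sqrt{\alpha'/h_n}-\sqrt{gs\,h_n}\bigr|\le\varepsilon^{1/4}.
\]
At such a point put $\varrho=\sqrt{gs/\alpha'}$ and $\sigma=\varepsilon^{1/4}c^{-1/2}$, and assume $\sigma\le\frac1{10}$. The second inequality gives $|\varrho-1|\le|\varrho^2-1|\le\sigma^2\le\sigma$. The third, multiplied by $\sqrt{h_n/\alpha'}$, gives $|1-\varrho h_n|\le\sigma\sqrt{h_n}$. If $h_n\ge2$, then $0.9\,h_n\le\varrho h_n\le1+0.1\,h_n$, so $h_n\le1.25$, a contradiction. So $h_n<2$, and $|1-h_n|\le|1-\varrho h_n|+|\varrho-1|h_n\le4\sigma$.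

Given $\eta>0$, this shows that for all $\varepsilon$ with $4\sigma\le\min(\eta,\frac25)$,
\[
\limsup_n|\{x\in E:|h_n-1|>\eta\}|\le2\delta+|\{x\in(-1,1):0<\alpha'<c\}|+\varepsilon+4\sqrt\varepsilon .
\]
Let $\varepsilon\to0$, and then $c,\delta\to0$.
\end{proof}

\section{A lower bound for $K_n$}\label{sec:kernel}

By (F3), every polynomial $q$ of degree at most $n-1$ with $q(x)\ne0$ gives the bound $1/K_n(x)\le\int q^2d\alpha/q(x)^2$. We want $q$ concentrated near $x$ at scale $1/n$, so that only the density of $\alpha$ at $x$ is seen. Equality in (F3) holds for $q=\sum_{j<n}p_j(x)p_j$. We take this polynomial for the measure of Example~\ref{ex:T}, where it is a sum of two Dirichlet kernels, and test it against a general measure.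

\begin{lemma}\label{lem:test}
Let $\beta$ be a finite positive Borel measure on $[-1,1]$. For a.e.\ $\theta\in(0,\pi)$ there are polynomials $q_m$ of degree at most $m-1$, with $q_m(\cos\theta)\ne0$ for large $m$, such that
\[
\frac{m\int q_m^2\,d\beta}{q_m(\cos\theta)^2}\to\pi\sin\theta\,\beta'(\cos\theta).
\]
\end{lemma}

\begin{proof}
Let $\mu$ be the image of $\beta$ under $\arccos$, a measure on $[0,\pi]$. The map $\arccos$ is a diffeomorphism of $(-1,1)$ onto $(0,\pi)$, so it preserves null sets in both directions, and $\mu=\mu'(\varphi)\,d\varphi+\mu_s$ with $\mu'(\varphi)=\beta'(\cos\varphi)\sin\varphi$ and $\mu_s$ singular. For $\theta\in(0,\pi)$ let $\nu=|\mu'(\varphi)-\mu'(\theta)|\,d\varphi+\mu_s$, the variation of $\mu-\mu'(\theta)\,d\varphi$ on $[0,\pi]$, and $G(t)=\nu([\theta-t,\theta+t]\cap[0,\pi])$. By the Lebesgue differentiation theorem, a.e.\ $\theta$ is a Lebesgue point of $\mu'$ at which $\mu_s$ has derivative $0$, so that $G(t)=o(t)$ as $t\to0$. Fix such a $\theta$; implied constants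 may depend on it.

Put $L=2m-1$ and
\[
\mathcal D(\varphi)=\frac{\sin(L\varphi/2)}{\sin(\varphi/2)}=1+2\sum_{j=1}^{m-1}\cos j\varphi,\qquad q_m(\cos\varphi)=\mathcal D(\varphi-\theta)+\mathcal D(\varphi+\theta)=2+4\sum_{j=1}^{m-1}\cos j\theta\cos j\varphi .
\]
The last expression shows that $q_m$ is a polynomial of degree at most $m-1$, and $q_m(\cos\theta)=L+\mathcal D(2\theta)=L+O(1)$ because $|\mathcal D(2\theta)|\le1/\sin\theta$. Let $\sigma=\min(\sin\frac\theta2,\cos\frac\theta2)>0$.

\emph{Main term.} Let $\mathcal F=\mathcal D^2/L$. Then $\int_{-\pi}^\pi\mathcal F=2\pi$ by Parseval's identity, $\mathcal F\le L$, and $\mathcal F(\varphi)\le1/(L\sin^2\frac\varphi2)\le\pi^2/(L\varphi^2)$ for $0<|\varphi|\le\pi$. For $\varphi\in[-\pi,0]$ we have $\frac{\theta-\varphi}2\in[\frac\theta2,\frac\pi2+\frac\theta2]$, so $\sin\frac{\theta-\varphi}2\ge\sigma$, and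
\[
\int_0^\pi\mathcal F(\varphi-\theta)\,d\varphi=2\pi-\int_{-\pi}^0\mathcal F(\varphi-\theta)\,d\varphi=2\pi+O(1/L).
\]
Let $\epsilon(h)=\sup_{0<t\le h}G(t)/t$. It tends to $0$ as $h\to0$, and it is bounded on $(0,\infty)$ because $G$ is bounded. Split $[0,\pi]$ into the set $|\varphi-\theta|\le1/L$, where $\mathcal F\le L$, and the rings $2^j/L<|\varphi-\theta|\le2^{j+1}/L$, $j\ge0$, where $\mathcal F\le\pi^2L/4^j$. Then
\[
\int_{[0,\pi]}\mathcal F(\varphi-\theta)\,d\nu\le L\,G\Bigl(\frac1L\Bigr)+\sum_{j\ge0}\frac{\pi^2L}{4^j}\,G\Bigl(\frac{2^{j+1}}L\Bigr)\le\epsilon\Bigl(\frac1L\Bigr)+2\pi^2\sum_{j\ge0}2^{-j}\epsilon\Bigl(\frac{2^{j+1}}L\Bigr)\to0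
\]
by dominated convergence. Hence $\int\mathcal D(\varphi-\theta)^2d\mu=L\,(2\pi\mu'(\theta)+o(1))$.

\emph{Other terms.} For $\varphi\in[0,\pi]$ we have $\sin\frac{\varphi+\theta}2\ge\sigma$, so $|\mathcal D(\varphi+\theta)|\le1/\sigma$. Thus $\int\mathcal D(\varphi+\theta)^2d\mu=O(1)$, and the cross term is $O(\sqrt L)$ by the Cauchy--Schwarz inequality. Altogether $\int q_m^2\,d\beta=L\,(2\pi\mu'(\theta)+o(1))$, and
\[
\frac{m\int q_m^2\,d\beta}{q_m(\cos\theta)^2}=\frac{mL\,(2\pi\mu'(\theta)+o(1))}{(L+O(1))^2}\to\pi\mu'(\theta).\qedhere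
\]
\end{proof}

If $\operatorname{supp}\alpha\subset[-1,1]$, the next proposition is Lemma~\ref{lem:test} with $\beta=\alpha$, $m=n$, combined with (F3); this case is all that Theorem~\ref{thm:main} requires. Outside $[-1,1]$ the polynomials $q_m$ are not controlled by the proof above, so when $\alpha$ has mass there we enlarge the interval slightly and cancel the finitely many remaining mass points by a fixed polynomial factor.

\begin{proposition}\label{prop:K}
Let $\alpha\in\mathcal N$. Then $\displaystyle\limsup_{n\to\infty}\frac n{K_n(x)}\le\pi\sqrt{1-x^2}\,\alpha'(x)$ for a.e.\ $x\in(-1,1)$.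
\end{proposition}

\begin{proof}
Fix $c>1$. By (F5), only finitely many points $y_1,\dots,y_M$ of $\operatorname{supp}\alpha$ lie outside $[-c,c]$. Put $H(t)=\prod_i(t-y_i)$, which has no zero in $[-c,c]$, and let $\beta$ be the image of $H^2\alpha|_{[-c,c]}$ under $t\mapsto t/c$. Its density at $x/c$ is $cH(x)^2\alpha'(x)$. Write $x=c\cos\theta$, let $q_m$ be given by Lemma~\ref{lem:test} for $\beta$ and $\theta$ with $m=n-M$, and put $Q(t)=H(t)q_m(t/c)$, of degree at most $n-1$. Since $Q$ vanishes at the $y_i$, $\int Q^2d\alpha=\int q_m^2\,d\beta$. By (F3), $n/m\to1$ and $c\sin\theta=\sqrt{c^2-x^2}$,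
\[
\limsup_n\frac n{K_n(x)}\le\lim_n\frac nm\cdot\frac{m\int q_m^2\,d\beta}{H(x)^2q_m(\cos\theta)^2}=\frac{\pi\sin\theta\;cH(x)^2\alpha'(x)}{H(x)^2}=\pi\sqrt{c^2-x^2}\,\alpha'(x)
\]
for a.e.\ $x\in(-1,1)$. Let $c\downarrow1$ along a sequence.
\end{proof}

\section{Proof of Theorems~\ref{thm:main} and~\ref{thm:local}; spacing of the zeros}\label{sec:proof}

\begin{proof}[Proof of Theorem~\ref{thm:local}]
We verify \eqref{eq:S}. For $\cos\theta\in E$ we have $D_n=sh_n/\alpha'=2\sin\theta\,h_n/(\pi\alpha')$, so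
\begin{equation}\label{eq:factor}
\frac{\kappa_n}n=\frac{2\sin^2\theta\,K_n}{nD_n}=\frac{G_n}{h_n},\qquad G_n:=\frac{\pi\sin\theta\,\alpha'\,K_n}n .
\end{equation}
Let $\varepsilon\in(0,1)$ and $\delta\in(0,\frac\pi2)$. Since $(1-\frac\varepsilon2)/(1+\frac\varepsilon2)\ge1-\varepsilon$ and almost every point of $A$ lies in $E$, the set in \eqref{eq:S} is contained, up to a null set, in the union of $(0,\delta)\cup(\pi-\delta,\pi)$ and
\[
B_n=\{\theta:\cos\theta\in E,\ G_n<1-\tfrac\varepsilon2\},\qquad B_n'=\{\theta\in[\delta,\pi-\delta]:\cos\theta\in E,\ h_n>1+\tfrac\varepsilon2\}.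
\]
By Proposition~\ref{prop:K}, $\liminf_nG_n\ge1$ for a.e.\ $\theta$ with $\cos\theta\in E$. So the indicator function of $B_n$ tends to $0$ a.e., and $|B_n|\to0$ by dominated convergence. On $[\delta,\pi-\delta]$ we have $d\theta\le|dx|/\sin\delta$, so $|B_n'|\le|\{x\in E:h_n>1+\frac\varepsilon2\}|/\sin\delta\to0$ by Proposition~\ref{prop:amp}. The upper limit in \eqref{eq:S} is therefore at most $2\delta$, for every $\delta$, and Proposition~\ref{prop:criterion} applies.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]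
By Theorem~\ref{thm:rakh}, $\alpha\in\mathcal N$. Apply Theorem~\ref{thm:local} with $A=[-1,1]$.
\end{proof}

\begin{remark}
The global hypotheses of Theorem~\ref{thm:main} enter only through Theorem~\ref{thm:rakh}. The condition $\alpha\in\mathcal N$ gives the weak limits, and with them the two totals on which the Scheff\'e arguments rest, as well as the constant $2a_n^2\to\frac12$. The condition $\alpha'>0$ is used only in \eqref{eq:factor}, where $\alpha'$ serves as a common yardstick for $K_n/n$ and $D_n$; on the set where $\alpha'=0$, Propositions~\ref{prop:amp} and~\ref{prop:K} do not compare these two quantities.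
\end{remark}

The $L^1$ linearity of the phase also shows that, on average, the zeros are evenly spaced in $\theta$ (clock spacing).

\begin{corollary}\label{cor:clock}
Under the hypotheses of Theorem~\ref{thm:main}, order the zeros so that $\theta_1<\dots<\theta_n$. Then
\[
\frac1n\sum_{k=1}^{n-1}\bigl|n(\theta_{k+1}-\theta_k)-\pi\bigr|\to0 .
\]
\end{corollary}

\begin{proof}
All zeros lie in $(-1,1)$ by (F1). Fix $\delta\in(0,\frac\pi4)$ and $\Gamma=[\delta,\pi-\delta]$. We have just verified \eqref{eq:S} for $A=[-1,1]$, so Lemma~\ref{lem:L1}, with intervals $V$ shrinking to $\Gamma$, gives $\int_\Gamma|\psi_n'-n|=o(n)$. For a gap $[\theta_k,\theta_{k+1}]\subset\Gamma$ the $k$th term of the sum equals $|\int_{\theta_k}^{\theta_{k+1}}(n-\psi_n')|$ by Lemma~\ref{lem:phase}(iv), so these terms add up to $o(n)$. Every other gap has $\theta_k<\delta$ or $\theta_{k+1}>\pi-\delta$. By \eqref{eq:counts} there are at most $2\delta n/\pi+o(n)$ such gaps, and for large $n$ both $(\delta,2\delta)$ and $(\pi-2\delta,\pi-\delta)$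 contain a zero, so their total length is at most $4\delta$. As $\frac1n|n\Delta-\pi|\le\Delta+\frac\pi n$ for a gap of length $\Delta$, they contribute at most $6\delta+o(1)$. Let $\delta\to0$.
\end{proof}

\section{Two examples}\label{sec:examples}

\subsection*{A mass point destroys uniformity}

\begin{proof}[Proof of Proposition~\ref{prop:nonunif}]
Let $d\alpha=\frac14\mathbf 1_{[-1,1]}\,dx+\frac12\delta_0$, a probability measure satisfying the hypotheses of Theorem~\ref{thm:main}. It is symmetric, so $p_n$ is odd for odd $n$ and $0$ is one of its zeros. The weight at this zero is $w=p_{n-1}^2(0)/K_n(0)\le p_{n-1}^2(0)$, because $K_n\ge p_0^2=1$, while $nv=2$. For $q=\sum_{j<n}p_j(0)p_j$ we have $K_n(0)=\int q^2d\alpha\ge\frac12q(0)^2=\frac12K_n(0)^2$, so $K_n(0)\le2$ for all $n$ and $\sum_jp_j^2(0)<\infty$. If $nw\ge c>0$ for all large odd $n$, then $p_{n-1}^2(0)\ge c/n$ for these $n$ and the series would diverge. So $\liminf nw=0$ along odd $n$, and $\limsup_n\max_{|x_k|\le1/2}n|w_k-v_k|\ge2$.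
\end{proof}

By Lemma~\ref{lem:phase}(iii), $\psi_n'(\frac\pi2)/n$ is unbounded along odd $n$ in this example. So the exceptional zeros in the proof of Proposition~\ref{prop:criterion} do occur; the theorem says that they are few.

\subsection*{A singular measure}

The criterion \eqref{eq:S} compares $D_n$ with $2\sin^2\theta\,K_n/n$, which is roughly the average of $D_0,\dots,D_{n-1}$; it holds as soon as the amplitude varies slowly with $n$, even if it is unbounded. We perturb the free matrix at a sparse sequence of sites $N_j$ by amounts $\gamma_j\to0$. Between the sites the amplitude is constant and the phase rotates. At each site the amplitude changes by a factor $1+o(1)$, which is harmless for \eqref{eq:S}. If $\sum\gamma_j^2=\infty$, these factors accumulate and drive $D_n$ to infinity, and this forces $\alpha'=0$.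

\begin{proof}[Proof of Theorem~\ref{thm:singular}]
Let $\gamma_j=(j+3)^{-1/2}\le\frac12$ for $j\ge1$. Let $b_n\equiv0$, $a_{N_j}=\frac12\sqrt{1-\gamma_j}$, and $a_n=\frac12$ for all other $n$, where $1=N_0<N_1<N_2<\cdots$ will be chosen inductively. Let $\alpha$ be the spectral measure of this Jacobi matrix $J$. Then $\alpha\in\mathcal N$, so $\operatorname{supp}\alpha\supset[-1,1]$ by (F5), and $\|J\|\le2\sup_na_n=1$. Hence $\operatorname{supp}\alpha=[-1,1]$.

\emph{Evolution of amplitude and phase.} Since $b\equiv0$, we have $2a_{n+1}p_{n+1}=2\cos\theta\,p_n-2a_np_{n-1}=\Phi_n+e^{-i\theta}p_n$, and therefore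
\begin{equation}\label{eq:step}
2a_{n+1}\Phi_{n+1}=e^{i\theta}\Phi_n+(1-4a_{n+1}^2)\,p_n .
\end{equation}
If $n+1$ is not one of $N_1,N_2,\dots$, then $\Phi_{n+1}=e^{i\theta}\Phi_n$, so $D_{n+1}=D_n$, and we may take $\psi_{n+1}=\psi_n+\theta$. Let $D^{(j)}$ be the common value of $D_n$ for $N_j\le n<N_{j+1}$. As $a_1=\frac12$, we have $\Phi_1=2\cos\theta\,e^{i\theta}-1=e^{2i\theta}$ and $D^{(0)}=1$. If $n+1=N_j$, put $\gamma=\gamma_j$ and $\psi=\psi_n$, insert $p_n=\sqrt{D_n}\sin\psi/\sin\theta$ in \eqref{eq:step} and multiply by $e^{-i\theta}$: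
\[
\sqrt{1-\gamma}\,e^{-i\theta}\Phi_{n+1}=\sqrt{D_n}\,\bigl(\cos\psi+\gamma\cot\theta\sin\psi+i(1-\gamma)\sin\psi\bigr).
\]
Thus $D^{(j)}=D^{(j-1)}R_j(\theta,\psi_{N_j-1})$, where
\[
R_j(\theta,\psi)=\Bigl|T\binom{\cos\psi}{\sin\psi}\Bigr|^2,\qquad T=\frac1{\sqrt{1-\gamma}}\begin{pmatrix}1&\gamma\cot\theta\\0&1-\gamma\end{pmatrix},\qquad\det T=1 .
\]
The function $R_j$ is positive, continuous, and $\pi$-periodic in $\psi$. For a symmetric matrix $P=T^{\mathsf T}T$ the quadratic form at $(\cos\psi,\sin\psi)$ is $\frac12(P_{11}+P_{22})+\frac12(P_{11}-P_{22})\cos2\psi+P_{12}\sin2\psi$. So $R_j=C_j+S_j\cos(2\psi+\chi)$ for some $\chi=\chi_j(\theta)$, with $S_j\ge0$,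
\[
C_j=\tfrac12\operatorname{tr}P=\frac{1+\gamma^2\cot^2\theta+(1-\gamma)^2}{2(1-\gamma)}\ge1+\frac{\gamma^2}{2(1-\gamma)}\ge1+\frac{\gamma^2}2,\qquad S_j^2=C_j^2-\det P=C_j^2-1 .
\]
Hence $S_j^2=(C_j+1)(C_j-1)\ge\gamma_j^2$, and $C_j\to1$, $S_j\to0$ uniformly on $[\delta,\pi-\delta]$ for each $\delta>0$.

\emph{Choice of $N_j$.} To show that $D^{(j)}$ is large we show that $\int(D^{(j)})^{-1/2}$ is small. The exponent matters: the average of $R_j^{-1}$ over the phase is $\frac1{2\pi}\int_0^{2\pi}(C_j+S_j\cos u)^{-1}du=(C_j^2-S_j^2)^{-1/2}=1$, so the power $-1$ gains nothing, while the power $-\frac12$ does. Let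
\[
m_j(\theta)=\frac1{2\pi}\int_0^{2\pi}(C_j+S_j\cos u)^{-1/2}\,du .
\]
With $y=C_j-1+S_j\cos u$, $C_j=\sqrt{1+S_j^2}=1+\frac12S_j^2+O(S_j^4)$ and $(1+y)^{-1/2}=1-\frac y2+\frac38y^2+O(|y|^3)$, averaging over $u$ gives
\[
m_j=1-\frac{S_j^2}4+\frac38\cdot\frac{S_j^2}2+O(S_j^3)=1-\frac{S_j^2}{16}+O(S_j^3).
\]
So $m_j\le1-S_j^2/32\le1-\gamma_j^2/32$ on $[\delta,\pi-\delta]$ for $j\ge j_0(\delta)$.

Suppose $N_1,\dots,N_{j-1}$ are chosen; they determine $D^{(j-1)}$ and $\psi_{N_{j-1}}$. If $N_j=N$, then $\psi_{N-1}=N\theta+\varphi(\theta)$ with $\varphi=\psi_{N_{j-1}}-(N_{j-1}+1)\theta$ continuous and independent of $N$. We use Fej\'er's lemma: if $F(\theta,u)$ is continuous on $[c,d]\times\mathbb R$ and $2\pi$-periodic in $u$, then $\int_c^dF(\theta,2N\theta)\,d\theta\to\int_c^d\frac1{2\pi}\int_0^{2\pi}F(\theta,u)\,du\,d\theta$. (Approximate $F$ uniformly by finite sums $\sum_lf_l(\theta)e^{ilu}$ and apply the Riemann--Lebesgue lemma.) Take $F(\theta,u)=D^{(j-1)}(\theta)^{-1/2}R_j(\theta,\frac u2+\varphi(\theta))^{-1/2}$,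 whose average over $u$ is $(D^{(j-1)})^{-1/2}m_j$. For each $\delta\in(0,\frac\pi2)$, as $N\to\infty$,
\[
\int_\delta^{\pi-\delta}(D^{(j)})^{-1/2}\,d\theta\to\int_\delta^{\pi-\delta}(D^{(j-1)})^{-1/2}m_j\,d\theta>0 .
\]
Choose $N_j>N_{j-1}$ with $N_j\ge jN_{j-1}$ so large that for $\delta=1,\frac12,\dots,\frac1j$ the left side is at most $1+j^{-2}$ times the right side.

\emph{Singularity.} Fix $i\ge1$ and let $\mathcal I_j=\int_{1/i}^{\pi-1/i}(D^{(j)})^{-1/2}d\theta$. For $j\ge\max(i,j_0(1/i))$ we have $\mathcal I_j\le(1+j^{-2})(1-\gamma_j^2/32)\,\mathcal I_{j-1}$. Since $\sum j^{-2}<\infty$ and $\sum\gamma_j^2=\infty$, $\mathcal I_j\to0$. For every $M>0$, Chebyshev's inequality gives $|\{\theta:D^{(j)}\le M\}|\le\frac2i+\sqrt M\,\mathcal I_j$. As $i$ is arbitrary and $|dx|\le d\theta$, we get $|\{x\in(-1,1):D^{(j)}\le M\}|\to0$. On the other hand $D_n\le2p_n^2+8a_n^2p_{n-1}^2\le2(p_n^2+p_{n-1}^2)$, so $\int_{-1}^1D_n\alpha'\,dx\le4$. If $\ell=|\{x\in(-1,1):\alpha'>c\}|>0$ for some $c>0$, then for every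 $M$ and all large $j$ the set $\{\alpha'>c,\ D^{(j)}>M\}$ has measure at least $\ell/2$, so $4\ge Mc\ell/2$. This is false for large $M$. Hence $\alpha'=0$ a.e.

\emph{Strong convergence.} Fix $\delta\in(0,\frac\pi2)$ and $\theta\in[\delta,\pi-\delta]$. For $m$ in a block $[N_i,N_{i+1})$, Lemma~\ref{lem:phase}(i) gives $2\sin^2\theta\,p_m^2=D^{(i)}(1-\cos2\psi_m)$, and the $\psi_m$ form an arithmetic progression with step $\theta$. A geometric sum with ratio $e^{2i\theta}$ has modulus at most $1/\sin\theta$, so $\sum(1-\cos2\psi_m)\ge L-1/\sin\delta$ over any $L\ge0$ consecutive $m$ in the block. Let $N_j\le n<N_{j+1}$ and keep in $K_n$ only the terms with $N_j\le m<n$ and with $N_{j-1}\le m<N_j$. Since $D^{(j-1)}/D^{(j)}=1/R_j\ge1/(C_j+S_j)$ and $C_j+S_j\ge1$,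
\[
\kappa_n\ge\Bigl(n-N_j-\frac1{\sin\delta}\Bigr)+\frac1{C_j+S_j}\Bigl(N_j-N_{j-1}-\frac1{\sin\delta}\Bigr)\ge\frac{n-N_{j-1}}{C_j+S_j}-\frac2{\sin\delta}.
\]
Here sparseness is used a second time: $N_{j-1}\le N_j/j\le n/j$. With $C_j+S_j\to1$ this gives $\kappa_n\ge(1-o(1))\,n$ uniformly on $[\delta,\pi-\delta]$. So for every $\varepsilon>0$ the set in \eqref{eq:S} with $A=[-1,1]$ has measure at most $2\delta$ for large $n$. As $\delta$ is arbitrary, \eqref{eq:S} holds, and Proposition~\ref{prop:criterion} completes the proof.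
\end{proof}

\begin{thebibliography}{9}

\bibitem{Den} Denisov, Proc. AMS \textbf{132} (2004), 847--852.

\bibitem{MNT} M\'at\'e, Nevai and Totik, Constr. Approx. \textbf{1} (1985), 63--69.

\bibitem{Rak} E. A. Rakhmanov, Math. USSR Sb. \textbf{46} (1983), 105--117.

\end{thebibliography}
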